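\title{Superatomic Boolean algebras that widen at a singular cardinal of countable cofinality}

\begin{abstract}
If a measurable cardinal is consistent, then it is consistent that some superatomic Boolean algebra has height $\aleph_\omega^+$, with $\aleph_\omega$ atoms at each of its first $\aleph_\omega$ levels and $\aleph_\omega^+$ atoms at each later level. We show that such an algebra exists in ZFC, so the measurable cardinal is not needed. Its Stone space is obtained by attaching the ordinal $\aleph_\omega^+$ to a disjoint sum of ordinals along a sequence in $\prod_n\aleph_{n+1}$ that increases modulo finite sets. More generally, for a cardinal $\lambda>\omega$ of cofinality $\omega$ we realize in ZFC every sequence of length below $\lambda^{++}$ with values in $\{\lambda,\lambda^+\}$ that starts with $\lambda$, takes the value $\lambda$ only boundedly below $\lambda^+$, and satisfies a closure condition at ordinals of uncountable cofinality. If $\lambda$ is strong limit and $2^\lambda=\lambda^+$, these are all the cardinal sequences with first and least value $\lambda$ in which $\lambda$ occurs only boundedly below $\lambda^+$.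
\end{abstract}

\section{The problem and the results}\label{sec:intro}

A Boolean algebra is \emph{atomic} if every nonzero element lies above an atom, and \emph{superatomic} if all of its homomorphic images are atomic. A superatomic algebra $B$ can be taken apart layer by layer: factor out the atoms, then the atoms of the quotient, and so on. Formally, define ideals $J_\alpha$ of $B$ by recursion: $J_0=\{0\}$; $J_{\alpha+1}$ is the ideal generated by $J_\alpha$ together with all $b\in B$ such that $b/J_\alpha$ is an atom of $B/J_\alpha$; and $J_\delta=\bigcup_{\alpha<\delta}J_\alpha$ for limit $\delta$. The quotient $B/J_\alpha$ is atomic, so it has an atom unless $J_\alpha=B$; hence the chain increases strictly until it reaches $B$. The \emph{height} $\mathrm{ht}(B)$ is the least ordinal $\delta$ such that $B/J_\delta$ is finite, and the \emph{cardinal sequence} of $B$ is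
\[
\mathrm{CS}(B)=\bigl\langle\,|\mathrm{At}(B/J_\alpha)| : \alpha<\mathrm{ht}(B)\,\bigr\rangle .
\]
The height counts the layers and the cardinal sequence records their widths. We write $\langle\kappa\rangle_\delta$ for the constant sequence of length $\delta$ with value $\kappa$, and ${}^\frown$ for concatenation.

For the algebra of finite and cofinite subsets of an infinite cardinal $\kappa$, the ideal $J_1$ consists of the finite sets and the cardinal sequence is $\langle\kappa\rangle_1$. Ordinals with the order topology give the constant sequences $\langle\kappa\rangle_\alpha$ for $1\le\alpha<\kappa^+$ (Example~\ref{ex:constant}). Low layers are easy to enlarge, by adding a wide and short piece on the side. The substance of the subject is \emph{widening}: making a layer larger than the layers beneath it. Two bounds limit this. An atomic algebra embeds in the power set of its set of atoms, so no entry of $s=\mathrm{CS}(B)$ exceeds $2^{s(0)}$. And if $\gamma$ is a limit ordinal of cofinality $\mu$ and $s$ is at most $\kappa\ge\mu$ on a cofinal subset of $\gamma$, then $s(\gamma)\le\kappa^\mu$ (Lemma~\ref{lem:converge}). For instance,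 under the continuum hypothesis $\aleph_1^{\aleph_0}=\aleph_1$, so $\langle\aleph_1\rangle_\omega{}^\frown\langle\aleph_2\rangle_1$ is not a cardinal sequence.

The following theorem on widening at $\aleph_\omega$ is known.

\begin{theorem}[known]\label{thm:known}
If it is consistent that there is a measurable cardinal, then it is consistent that there is a superatomic Boolean algebra $B$ with $\mathrm{CS}(B)=\langle\kappa_\alpha:\alpha<\aleph_\omega^+\rangle$, where $\kappa_\alpha=\aleph_\omega$ for $\alpha<\aleph_\omega$ and $\kappa_\alpha=\aleph_\omega^+$ for $\aleph_\omega\le\alpha<\aleph_\omega^+$.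
\end{theorem}

It has been asked in print whether the hypothesis is necessary:
\begin{quote}
\emph{Does the consistency with ZFC of an algebra as in Theorem~\ref{thm:known} imply the consistency of ZFC together with a measurable cardinal?}
\end{quote}
The form of Theorem~\ref{thm:known} suggests that the widening is a special feature of $\aleph_\omega$ in a special model. The two bounds point the other way. The widening takes place at level $\aleph_\omega$, an ordinal of cofinality $\omega$, and K\"onig's theorem gives $\aleph_\omega^{\aleph_0}>\aleph_\omega$ in ZFC, so neither bound can forbid it in any model. The second indication is the right one.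

\begin{theorem}[ZFC]\label{thm:main}
There is a superatomic Boolean algebra $B$ with $\mathrm{CS}(B)=\langle\kappa_\alpha:\alpha<\aleph_\omega^+\rangle$, where $\kappa_\alpha=\aleph_\omega$ for $\alpha<\aleph_\omega$ and $\kappa_\alpha=\aleph_\omega^+$ for $\aleph_\omega\le\alpha<\aleph_\omega^+$.
\end{theorem}

So the existence of $B$ has no large-cardinal strength, and the answer to the question is no, in the following precise sense.

\begin{corollary}\label{cor:meta}
Let $\varphi$ assert the existence of the algebra of Theorem~\ref{thm:known}, and let $T$ be ZFC together with ``there is a measurable cardinal''. Unless ZFC proves its own inconsistency, ZFC does not prove $\mathrm{Con}(\mathrm{ZFC}+\varphi)\to\mathrm{Con}(T)$.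
\end{corollary}

\begin{proof}
By Theorem~\ref{thm:main}, $\mathrm{ZFC}+\varphi$ is the same theory as ZFC: prefixing the proof of $\varphi$ turns a proof from $\mathrm{ZFC}+\varphi$ into a proof from ZFC, and ZFC verifies this. So the implication in question is $\mathrm{Con}(\mathrm{ZFC})\to\mathrm{Con}(T)$. Suppose that ZFC proves it. Since $V_\kappa\models\mathrm{ZFC}$ for measurable $\kappa$, the theory $T$ proves $\mathrm{Con}(\mathrm{ZFC})$, and hence $\mathrm{Con}(T)$. By G\"odel's second incompleteness theorem $T$ is inconsistent. A derivation of a contradiction from $T$ is a finite object that ZFC verifies, so ZFC proves $\neg\mathrm{Con}(T)$ and therefore $\neg\mathrm{Con}(\mathrm{ZFC})$.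
\end{proof}

The construction uses only that $\aleph_\omega$ is uncountable of cofinality $\omega$, and it can be pushed to a classification. Let $\lambda>\omega$ be a cardinal with $\mathrm{cf}(\lambda)=\omega$. For $s:\alpha\to\{\lambda,\lambda^+\}$ put $E_s=\{\beta<\alpha:s(\beta)=\lambda\}$. Call $s$ \emph{$({>}\omega)$-closed} if $s(\gamma)=\lambda$ whenever $\gamma<\alpha$, $\mathrm{cf}(\gamma)>\omega$ and $E_s\cap\gamma$ is cofinal in $\gamma$. In words: narrow layers cannot accumulate at a wide layer whose index has uncountable cofinality.

\begin{theorem}\label{thm:class}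
Let $\lambda>\omega$ be a cardinal with $\mathrm{cf}(\lambda)=\omega$.
\begin{itemize}
\item[(a)] (ZFC) If $1\le\alpha<\lambda^{++}$, $s:\alpha\to\{\lambda,\lambda^+\}$, $s(0)=\lambda$, $E_s\subseteq\zeta$ for some $\zeta<\lambda^+$, and $s$ is $({>}\omega)$-closed, then $s=\mathrm{CS}(B)$ for some superatomic Boolean algebra $B$.
\item[(b)] Suppose that $\lambda$ is strong limit and $2^\lambda=\lambda^+$. If $B$ is superatomic, $s=\mathrm{CS}(B)$, $s(0)=\lambda=\min s$ and $\{\beta:s(\beta)=\lambda\}\subseteq\zeta$ for some $\zeta<\lambda^+$, then $\mathrm{ht}(B)<\lambda^{++}$, $s$ takes values in $\{\lambda,\lambda^+\}$, and $s$ is $({>}\omega)$-closed.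
\end{itemize}
\end{theorem}

Under the hypotheses of (b), for instance under GCH, this describes exactly the cardinal sequences $s$ with $s(0)=\lambda=\min s$ in which the value $\lambda$ occurs only boundedly below $\lambda^+$. We claim nothing about sequences in which $\lambda$ occurs cofinally in $\lambda^+$ or beyond.

\begin{corollary}\label{cor:two}
Let $\lambda$ be as in Theorem~\ref{thm:class}, $1\le\delta<\lambda^+$ and $\alpha\ge1$. If $\alpha<\lambda^{++}$ and $\delta$ is a successor or $\mathrm{cf}(\delta)=\omega$, then $\langle\lambda\rangle_\delta{}^\frown\langle\lambda^+\rangle_\alpha$ is a cardinal sequence, in ZFC. If $\lambda$ is strong limit and $2^\lambda=\lambda^+$, these conditions are also necessary.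
\end{corollary}

\begin{proof}
Here $E_s=\delta$, which is cofinal in a limit ordinal $\gamma$ only if $\gamma\le\delta$. Since $s(\gamma)=\lambda$ for $\gamma<\delta$ and $s(\delta)=\lambda^+$, the sequence is $({>}\omega)$-closed if and only if $\mathrm{cf}(\delta)\le\omega$. Its length $\delta+\alpha$ is below $\lambda^{++}$ if and only if $\alpha$ is.
\end{proof}

Theorem~\ref{thm:main} is the case $\lambda=\delta=\aleph_\omega$, $\alpha=\lambda^+$ of Corollary~\ref{cor:two}, but it needs only the first of our two constructions, and its proof is complete at the end of Section~\ref{sec:main}. Sections~\ref{sec:long}--\ref{sec:assemble} prove Theorem~\ref{thm:class}(a), and Section~\ref{sec:obstruction} proves (b).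

Cardinals are initial ordinals. Sums and products of ordinals and powers $\omega^\beta$ are ordinal operations, while $2^\lambda$ and $\kappa^\mu$ are cardinal powers; recall that $|\omega^\beta|\le\max(|\beta|,\omega)$. For functions $f,g$ from $\omega$ to the ordinals, $f<^*g$ means that $f(n)<g(n)$ for \emph{almost all} $n$, that is, for all but finitely many $n$.

\section{Scattered spaces}\label{sec:spaces}

We build spaces rather than algebras. A space is \emph{scattered} if every nonempty subset has an isolated point, and an \emph{LCS space} is a locally compact scattered Hausdorff space. In a scattered Hausdorff space every connected set with two points would be split by one of its isolated points, so such a space is totally disconnected; a locally compact, totally disconnected Hausdorff space has a base of compact open sets. Thus LCS spaces have such a base. Open subspaces and disjoint sums of LCS spaces are LCS spaces, and the one-point compactification of a noncompact LCS space $X$ is a compact scattered Hausdorff space with $X$ as an open subspace.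

The Cantor--Bendixson derivatives of a scattered space $X$ are defined by $X^{(0)}=X$, $X^{(\alpha+1)}=X^{(\alpha)}\setminus I_\alpha(X)$, where the \emph{level} $I_\alpha(X)$ is the set of isolated points of $X^{(\alpha)}$, and $X^{(\delta)}=\bigcap_{\alpha<\delta}X^{(\alpha)}$ for limit $\delta$. They are closed and decrease strictly until they are empty. The \emph{height} $\mathrm{ht}(X)$ is the least $\alpha$ with $X^{(\alpha)}=\emptyset$, and the \emph{rank} $\mathrm{rk}(x)$ is the $\alpha$ with $x\in I_\alpha(X)$; so $\mathrm{rk}(x)\ge\alpha$ if and only if $x\in X^{(\alpha)}$. We use the following facts.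
\begin{itemize}
\item[(R1)] If $U\subseteq X$ is open, then $U^{(\alpha)}=U\cap X^{(\alpha)}$, because a point of $U\cap X^{(\alpha)}$ is isolated in this relatively open set if and only if it is isolated in $X^{(\alpha)}$. So ranks in $U$ agree with ranks in $X$, and a level of a disjoint sum is the union of the levels of the summands.
\item[(R2)] $(X^{(\alpha)})^{(\beta)}=X^{(\alpha+\beta)}$, by induction on $\beta$.
\item[(R3)] If $x$ has a neighborhood in which all other points have rank $<\rho$, then $\mathrm{rk}(x)\le\rho$: either $x\notin X^{(\rho)}$ or $x$ is isolated in $X^{(\rho)}$.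
\item[(R4)] If every neighborhood of $x$ contains a point other than $x$ of rank $\ge\rho$, then $\mathrm{rk}(x)\ge\rho+1$: the point $x$ lies in the closed set $X^{(\rho)}$ and is not isolated there.
\item[(R5)] $I_\alpha(X)$ is dense in $X^{(\alpha)}$: an isolated point of a relatively open subset of $X^{(\alpha)}$ is isolated in $X^{(\alpha)}$.
\end{itemize}

\subsection*{Ordinals}
An ordinal $\theta$ with the order topology is an LCS space: the sets $[0,\eta]$ are compact open, the intervals $(\eta',\eta]$ with $\eta'<\eta$ form a base at $\eta>0$, and the least element of a set is isolated in it. For $\beta\ge1$,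
\[
\theta^{(\beta)}=\{\eta<\theta:\ \eta=\omega^\beta\xi\text{ for some }\xi\ge1\}.
\]
For $\beta=1$ these are the nonzero limit ordinals. Among the nonzero multiples of $\omega^\beta$, the point $\omega^\beta(\xi+1)$ is isolated by the interval $(\omega^\beta\xi,\omega^\beta(\xi+1)]$, while $\omega^\beta\xi$ with $\xi$ a nonzero limit is the supremum of the smaller multiples; the latter points are the nonzero multiples of $\omega^{\beta+1}$. At limit stages use that $\eta>0$ is a multiple of $\omega^\beta$ if and only if the last exponent in its Cantor normal form is at least $\beta$. Hence \emph{the rank of $\eta>0$ is the last exponent of its Cantor normal form}, and $0$ has rank $0$. In particular $\omega^{\gamma}\xi+\omega^\beta$ has rank $\beta$ when $\beta\le\gamma$, the point $\omega^\gamma\xi$ has rank $\ge\gamma$ when $\xi\geq 1$, and every $\eta<\omega^\gamma$ has rank $<\gamma$ when $\gamma\ge1$.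

\subsection*{From spaces to algebras}
For a space $S$ let $\mathrm{Clop}(S)$ be its algebra of clopen sets. Recall from Stone duality that every Boolean algebra is $\mathrm{Clop}(S)$ for a compact zero-dimensional Hausdorff space $S$, its Stone space; that for such $S$ and closed $F\subseteq S$ the restriction map $b\mapsto b\cap F$ from $\mathrm{Clop}(S)$ to $\mathrm{Clop}(F)$ is onto; that every homomorphic image of $\mathrm{Clop}(S)$ arises in this way; and that the atoms of $\mathrm{Clop}(F)$ are the singletons of isolated points of $F$.

\begin{lemma}\label{lem:dual}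
\begin{itemize}
\item[(i)] If $S$ is a compact scattered Hausdorff space, then $B=\mathrm{Clop}(S)$ is superatomic, $J_\alpha=\{b\in B:b\cap S^{(\alpha)}=\emptyset\}$, $B/J_\alpha\cong\mathrm{Clop}(S^{(\alpha)})$ and $|\mathrm{At}(B/J_\alpha)|=|I_\alpha(S)|$. Every superatomic algebra has this form.
\item[(ii)] If $X$ is an LCS space of height $\delta>0$ all of whose levels $I_\alpha(X)$, $\alpha<\delta$, are infinite, then $\langle|I_\alpha(X)|:\alpha<\delta\rangle=\mathrm{CS}(B)$ for some superatomic algebra $B$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) A closed set $F\subseteq S$ is scattered, so by (R5) every nonempty clopen subset of $F$ contains an isolated point of $F$; thus $\mathrm{Clop}(F)$ is atomic and $B$ is superatomic. Let $K_\alpha=\{b:b\cap S^{(\alpha)}=\emptyset\}$, the kernel of the restriction map onto $\mathrm{Clop}(S^{(\alpha)})$. We show $J_\alpha=K_\alpha$ by induction, which gives the remaining claims about $B$. Suppose $J_\alpha=K_\alpha$. Then $b/J_\alpha$ is an atom if and only if $b\cap S^{(\alpha)}$ is a single isolated point of $S^{(\alpha)}$. So every $b\in J_{\alpha+1}$ meets $S^{(\alpha)}$ in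 a finite subset of $I_\alpha(S)$ and lies in $K_{\alpha+1}$. Conversely, if $b\in K_{\alpha+1}$, then $b\cap S^{(\alpha)}$ is a compact subset of the discrete set $I_\alpha(S)$, say $\{x_1,\dots,x_k\}$; choosing clopen $b_i$ with $b_i\cap S^{(\alpha)}=\{x_i\}$ we get $b\setminus\bigcup_ib_i\in J_\alpha$, so $b\in J_{\alpha+1}$. For limit $\alpha$, a compact set $b$ disjoint from $\bigcap_{\beta<\alpha}S^{(\beta)}$ is disjoint from some $S^{(\beta)}$.

Now let $S$ be the Stone space of a superatomic algebra and $\emptyset\ne A\subseteq S$. The algebra $\mathrm{Clop}(\overline A)$ is atomic, so $\overline A$ has an isolated point, which lies in $A$ by density. Thus $S$ is scattered.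

(ii) If $K$ is a nonempty compact scattered space, then by compactness its height is a successor $\rho+1$, and $K^{(\rho)}=I_\rho(K)$ is compact and discrete, hence finite. By (R2), if some $X^{(\alpha)}$ with $\alpha<\delta$ were compact, some level of $X$ below $\delta$ would be finite. So no such $X^{(\alpha)}$ is compact. Let $S=X\cup\{\infty\}$ be the one-point compactification. The point $\infty$ is isolated in $X^{(\alpha)}\cup\{\infty\}$ only if the closed set $X^{(\alpha)}$ lies in a compact subset of $X$, which fails for $\alpha<\delta$. By induction and (R1), $S^{(\alpha)}=X^{(\alpha)}\cup\{\infty\}$ for $\alpha\le\delta$, so $I_\alpha(S)=I_\alpha(X)$ for $\alpha<\delta$ and $S^{(\delta)}=\{\infty\}$. By (i), $B/J_\alpha$ has infinitely many atoms for $\alpha<\delta$, and $B/J_\delta$ has two elements.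
\end{proof}

\begin{example}\label{ex:constant}
Let $\kappa$ be an infinite cardinal and $1\le\alpha<\kappa^+$. The disjoint sum of $\kappa$ copies of the ordinal $\omega^\alpha$ has size $\kappa$ and height $\alpha$, and each copy contributes the point $\omega^\beta$ to level $\beta<\alpha$. All levels have size $\kappa$, so $\langle\kappa\rangle_\alpha$ is a cardinal sequence.
\end{example}

\section{Attaching points along clopen sets}\label{sec:attach}

\subsection*{The idea, with $\aleph_0$ in place of $\aleph_\omega$}
Let $W$ be the disjoint sum of the \emph{columns} $T_n=\omega^{n+1}$, $n<\omega$. This is a countable LCS space of height $\omega$; points of $T_n$ have rank at most $n$. We want to put many new points on top of $W$, and to control the topology they carry. For $f:\omega\to\omega\setminus\{0\}$ let $C_f=\bigsqcup_n[0,\omega^nf(n)]$ be the region under the (rescaled) graph of $f$. It is clopen in $W$, and its trace on each column is compact.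

\emph{One point.} Add a point $p_f$ with neighborhoods $\{p_f\}\cup(C_f\setminus G)$, $G\subseteq W$ compact open. A compact set meets finitely many columns, so each neighborhood contains the \emph{tops} $\omega^nf(n)\in T_n$, of rank $n$, for almost all $n$. By (R3) and (R4), $p_f$ has rank $\omega$.

\emph{Two points.} Let $f<^*g$. Adding $p_f$ and $p_g$ independently destroys the Hausdorff property, because $C_f\cap C_g$ is not compact. But $C_f\setminus C_g$ is compact: it is a finite union of intervals $(\omega^ng(n),\omega^nf(n)]$. So let $p_f$ be as before and let $p_g$ have the neighborhoods $\{p_g\}\cup(C_g\setminus(C_f\cup G))$. They contain almost all tops $\omega^ng(n)$, so $p_g$ still has rank $\omega$, and the set $C_g\cup\{p_f,p_g\}$ is compact open.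

\emph{A convergent sequence.} Let $f_k$ be constant with value $k+1$ and let $f_\omega(n)=n+1$; write $C_\xi$ and $p_\xi$ for $C_{f_\xi}$ and $p_{f_\xi}$. For $1\le k<\omega$ attach $p_k$ along $C_k\setminus C_{k-1}=\bigsqcup_n(\omega^nk,\omega^n(k+1)]$; these are points of rank $\omega$. The set $C_k\setminus C_\omega=\bigsqcup_{n<k}(\omega^n(n+1),\omega^n(k+1)]$ is compact, so every $p_k$ lies in the closure of $C_\omega$. A compact neighborhood of $p_\omega$ containing $C_\omega$ must therefore contain all the $p_k$. We take $V_\xi=C_\xi\cup\{p_\eta:\eta\le\xi\}$ and give $p_\omega$ the neighborhoods $V_\omega\setminus(V_k\cup G)$. Each contains $p_{k+1},p_{k+2},\dots$, so $p_k\to p_\omega$ and $p_\omega$ has rank $\omega+1$. The new points form a copy of the ordinal $\omega+1$ sitting on top of $W$.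

The order of the functions has become the topology of the new points, and nothing stops at $\omega+1$: a $<^*$-increasing sequence of length $\theta$ should put a copy of the ordinal $\theta$ on top of $W$, however small $W$ is compared with $\theta$ (Figure~\ref{fig:columns}).

\begin{figure}[ht]
\centering
\begin{tikzpicture}[xscale=1.35,yscale=0.8]
\foreach \n in {0,...,5}{
  \draw[->,gray] (\n,0) -- (\n,3.6);
  \node[below] at (\n,0) {$T_{\n}$};}
\draw[line width=3pt] (0,1.2) -- (0,2.1) (1,1.0) -- (1,1.8);
\draw[line width=3pt,gray!55] (2,1.0) -- (2,1.9) (3,1.3) -- (3,2.3) (4,1.5) -- (4,2.7) (5,1.2) -- (5,3.0);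
\draw (0,2.1) -- (1,1.8) -- (2,1.0) -- (3,1.3) -- (4,1.5) -- (5,1.2) -- (5.4,1.3) node[right] {$f_\xi$};
\draw[dashed] (0,1.2) -- (1,1.0) -- (2,1.9) -- (3,2.3) -- (4,2.7) -- (5,3.0) -- (5.4,3.1) node[right] {$f_\zeta$};
\end{tikzpicture}
\caption{Columns $T_n$ are ordinals, and $C_\xi$, $C_\zeta$ are the regions under the graphs of two functions $f_\xi<^*f_\zeta$. The set $C_\xi\setminus C_\zeta$ (black) is a finite union of compact intervals. The set $C_\zeta\setminus C_\xi$ (gray) contains the top point of $C_\zeta$ in almost every column.}
\label{fig:columns}
\end{figure}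

\subsection*{The extension lemma}
To carry this out for arbitrary index sets we isolate what was used. The new points form a poset $P$, each $p\in P$ comes with a clopen set $C_p$, and $V_p=C_p\cup{\downarrow}p$ is to be a compact open neighborhood of $p$. For the $V_p$ to be clopen, an intersection $V_p\cap V_q$ has to be accounted for, up to a compact subset of $W$, by finitely many $V_r$ with $r$ below both $p$ and $q$.

\begin{lemma}\label{lem:ext}
Let $W$ be an LCS space, let $(P,\le)$ be a well-founded poset disjoint from $W$, put ${\downarrow}p=\{r\in P:r\le p\}$, and let $C_p\subseteq W$ be clopen for $p\in P$. Assume that for all $p,q\in P$ there is a finite $F\subseteq P$ with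
\begin{equation}
{\downarrow}p\cap{\downarrow}q=\bigcup_{r\in F}{\downarrow}r\qquad\text{and}\qquad(C_p\cap C_q)\,\triangle\,\bigcup_{r\in F}C_r\ \text{ compact.}\tag{$*$}
\end{equation}
Put $X=W\cup P$, $V_p=C_p\cup{\downarrow}p$, and
\[
N(p,F,G)=V_p\setminus\Bigl(\bigcup_{q\in F}V_q\cup G\Bigr)
\]
for finite $F\subseteq{\downarrow}p\setminus\{p\}$ and compact open $G\subseteq W$. Call $U\subseteq X$ open if $U\cap W$ is open in $W$ and every $p\in U\cap P$ has some $N(p,F,G)\subseteq U$. Then $X$ is an LCS space, $W$ is an open subspace carrying its original topology, the sets $V_p$ are compact open, and the sets $N(p,F,G)$ are clopen and form a neighborhood base at $p$.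
\end{lemma}

\begin{proof}
The open sets form a topology because $N(p,F,G)\cap N(p,F',G')=N(p,F\cup F',G\cup G')$. A subset of $W$ is open in $X$ if and only if it is open in $W$.

\emph{$V_q$ is open.} The set $V_q\cap W=C_q$ is open. Let $r\le q$ and take $F$ from $(*)$ for $r,q$. Then ${\downarrow}r=\bigcup_{t\in F}{\downarrow}t$, so $r\le t\le r$ for some $t\in F$; that is, $r\in F$. Hence $G=C_r\setminus C_q$ is contained in the compact set $(C_r\cap C_q)\triangle\bigcup_{t\in F}C_t$, and being clopen in $W$ it is compact open. Now $N(r,\emptyset,G)=(C_r\cap C_q)\cup{\downarrow}r\subseteq V_q$.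

\emph{$V_q$ is closed.} The set $W\setminus C_q$ is open. Let $r\in P$ with $r\not\le q$ and take $F$ from $(*)$ for $r,q$. Each $t\in F$ lies below both $r$ and $q$, so $t<r$. The set $G=(C_r\cap C_q)\triangle\bigcup_{t\in F}C_t$ is compact and clopen in $W$. A point of ${\downarrow}r\cap{\downarrow}q$ lies in some ${\downarrow}t$, and a point of $C_r\cap C_q$ lies in some $C_t$ or in $G$; so $N(r,F,G)\cap V_q=\emptyset$.

\emph{Neighborhood bases.} A compact open $G\subseteq W$ is clopen in $X$, since it is clopen in $W$ and $N(p,\emptyset,G)\cap G=\emptyset$ for all $p$. So each $N(p,F,G)$ is clopen; it contains $p$ because $p\notin{\downarrow}q$ for $q<p$. By the definition of the topology these sets form a base at $p$.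

\emph{Hausdorff.} Distinct $p,q\in P$, say with $p\not\le q$, are separated by the clopen set $V_q$. A point $w\in W$ is separated from $p\in P$ by a compact open $G\ni w$ in $W$. Two points of $W$ are separated in $W$.

\emph{$V_p$ is compact.} We use induction along the well-founded order. In an open cover of $V_p$, a member containing $p$ contains some $N(p,F,G)$, and the closed set $V_p\setminus N(p,F,G)$ lies in $\bigcup_{q\in F}V_q\cup G$, which is compact by the induction hypothesis. Local compactness of $X$ follows.

\emph{Scattered.} Let $\emptyset\ne A\subseteq X$. If $A\cap W\ne\emptyset$, an isolated point of $A\cap W$ is isolated in $A$, since $W$ is open. Otherwise take $p$ minimal in $A$; then $V_p\cap A=\{p\}$.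
\end{proof}

\begin{remark}
Both hypotheses are needed. If $P=\{p,q\}$ is an antichain and $C_p=C_q=W$ is infinite discrete, then $(*)$ fails and $p,q$ cannot be separated. If $W=\emptyset$ and $P$ is a chain $p_0>p_1>\cdots$, then $(*)$ holds, but $N(p_k,\{p_{k+1}\},\emptyset)=\{p_k\}$, so $V_{p_0}$ is infinite and discrete.
\end{remark}

\section{An ordinal on top of the columns}\label{sec:main}

For the rest of the paper, $\lambda>\omega$ is a cardinal with $\mathrm{cf}(\lambda)=\omega$, and $\langle\lambda_n:n<\omega\rangle$ is a strictly increasing sequence of uncountable regular cardinals with supremum $\lambda$. We want columns of total size $\lambda$ that carry an increasing sequence of length $\lambda^+$. This is where countable cofinality enters.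

\begin{lemma}\label{lem:scale}
There is a $<^*$-increasing sequence $\langle f_\xi:\xi<\lambda^+\rangle$ in $\prod_n\lambda_n$.
\end{lemma}

\begin{proof}
At stage $\xi<\lambda^+$ of a recursion at most $\lambda$ functions have been chosen, so it suffices to find a $<^*$-upper bound for every nonempty $\mathcal F\subseteq\prod_n\lambda_n$ with $|\mathcal F|\le\lambda$. Enumerate $\mathcal F=\{h_i:i<\lambda\}$, and put $\mathcal F_0=\emptyset$ and $\mathcal F_{n+1}=\{h_i:i<\lambda_n\}$. The $\mathcal F_n$ increase, have union $\mathcal F$, and $|\mathcal F_n|<\lambda_n$. Let $g(n)=\sup\{f(n)+1:f\in\mathcal F_n\}$; then $g(n)<\lambda_n$ since $\lambda_n$ is regular. If $f\in\mathcal F_k$, then $f(n)<g(n)$ for all $n\ge k$.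
\end{proof}

The columns must now have length about $\lambda_n$, and two regions under graphs differ, on a column where the graphs are in the wrong order, by a long interval. Condition $(*)$ asks this interval to be compact, which is exactly what the order topology provides. The price is that a column of length $\lambda_n$ contains points of every rank below $\lambda_n$. If the new points are to start at level $\delta$, with all of $W$ below that level, then $\delta$ must absorb $\lambda$; this is the hypothesis $\varepsilon+\lambda\le\delta$ below. As in the countable case, the $n$th column is rescaled by a factor $\omega^{\delta_n}$, so that the tops have ranks cofinal in $\delta$; with countably many columns this requires $\mathrm{cf}(\delta)=\omega$.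

\begin{proposition}\label{prop:top}
Let $0<\delta<\lambda^+$ satisfy $\mathrm{cf}(\delta)=\omega$ and $\varepsilon+\lambda\le\delta$ for every $\varepsilon<\delta$. Let $\langle f_\xi:\xi<\theta\rangle$ be $<^*$-increasing in $\prod_n\lambda_n$. Then there is an LCS space $X$ with $|I_\beta(X)|=\lambda$ for all $\beta<\delta$ and $X^{(\delta)}$ homeomorphic to the ordinal $\theta$.
\end{proposition}

\begin{proof}
Replacing each $f_\xi$ by $f_\xi+1$, which keeps it in $\prod_n\lambda_n$ and preserves $<^*$, we may assume $f_\xi(n)>0$ for all $\xi,n$. Fix a strictly increasing sequence $\langle\delta_n\rangle$ with supremum $\delta$.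

\emph{The columns.} Let $T_n$ be the ordinal $\omega^{\delta_n}\cdot\lambda_n$ and $W=\bigsqcup_nT_n$. As $|\delta_n|\le\lambda$, we have $|W|\le\lambda$. From $\lambda_n\le\omega^{\lambda_n}$ we get $\omega^{\delta_n}\lambda_n\le\omega^{\delta_n+\lambda_n}$, so all ranks in $T_n$ are below $\delta_n+\lambda_n\le\delta_n+\lambda\le\delta$. If $\beta<\delta$, then for every $n$ with $\beta<\delta_n$ the $\lambda_n$ points $\omega^{\delta_n}\xi+\omega^\beta$, $\xi<\lambda_n$, lie in $T_n$ and have rank $\beta$. There are infinitely many such $n$, so $|I_\beta(W)|=\lambda$.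

\emph{The new points.} Let $P=\{p_\xi:\xi<\theta\}$ be ordered as $\theta$ and let $C_{p_\xi}=\bigsqcup_n[0,\omega^{\delta_n}f_\xi(n)]$, a clopen subset of $W$. If $\xi\le\zeta$, then ${\downarrow}p_\xi\cap{\downarrow}p_\zeta={\downarrow}p_\xi$, and $(C_{p_\xi}\cap C_{p_\zeta})\triangle C_{p_\xi}=C_{p_\xi}\setminus C_{p_\zeta}$ is the union of the compact intervals $(\omega^{\delta_n}f_\zeta(n),\omega^{\delta_n}f_\xi(n)]\subseteq T_n$ over the finitely many $n$ with $f_\zeta(n)<f_\xi(n)$. So $(*)$ holds with $F=\{p_\xi\}$. Let $X=W\cup P$ be given by Lemma~\ref{lem:ext}.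

\emph{Each $p_\xi$ has rank $\ge\delta$.} Consider a basic neighborhood $N(p_\xi,F,G)$. The compact set $G$ meets only finitely many columns, and for each of the finitely many $p_\zeta\in F$ we have $\zeta<\xi$, so $f_\zeta(n)<f_\xi(n)$ for almost all $n$. Hence for almost all $n$ the top $\omega^{\delta_n}f_\xi(n)\in T_n$ lies in $N(p_\xi,F,G)$; it has rank $\ge\delta_n$ because $f_\xi(n)>0$. Thus for each $m$ every neighborhood of $p_\xi$ contains points of $W$ of rank $\ge\delta_m$, and (R4) gives $\mathrm{rk}(p_\xi)>\delta_m$.

\emph{Levels.} By (R1) the points of $W$ keep their ranks, which are below $\delta$. So $X^{(\delta)}=P$ and $I_\beta(X)=I_\beta(W)$ for $\beta<\delta$. Finally, $N(p_\xi,F,G)\cap P$ equals $\{p_\eta:\eta\le\xi\}$ if $F=\emptyset$, and $\{p_\eta:\zeta<\eta\le\xi\}$ if $p_\zeta=\max F$. These sets correspond to a neighborhood base of $\xi$ in $\theta$, so $P$ carries the order topology.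
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Take $\lambda=\aleph_\omega$, $\lambda_n=\aleph_{n+1}$ and $\delta=\lambda$. Then $\mathrm{cf}(\delta)=\omega$, and $\varepsilon+\lambda=\lambda$ for $\varepsilon<\lambda$ since $\lambda$ is an infinite cardinal. Let $X$ be the space of Proposition~\ref{prop:top} for the sequence of Lemma~\ref{lem:scale}, so $\theta=\lambda^+$. The levels below $\lambda$ have size $\aleph_\omega$. For $\beta<\lambda^+$, (R2) gives $|I_{\lambda+\beta}(X)|=|I_\beta(\lambda^+)|=\lambda^+$, because the ordinals $\omega^\beta(\xi+1)$, $\xi<\lambda^+$, are below $\lambda^+$ and have rank $\beta$. Every $\eta<\lambda^+$ has rank below $\lambda^+$, so $\mathrm{ht}(X)=\lambda+\lambda^+=\lambda^+$. Lemma~\ref{lem:dual}(ii) gives $B$.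
\end{proof}

\begin{remark}
The same proof completes the countable case of Section~\ref{sec:attach}. A countable family $\{h_k\}$ of functions $\omega\to\omega$ has the $<^*$-upper bound $n\mapsto\max_{k\le n}h_k(n)+1$, so there is a $<^*$-increasing sequence of length $\omega_1$; with columns $\omega^{n+1}$ and $\delta_n=n$ one obtains the cardinal sequence $\langle\aleph_0\rangle_\omega{}^\frown\langle\aleph_1\rangle_{\omega_1}$.
\end{remark}

\section{Longer increasing sequences}\label{sec:long}

To reach heights up to $\lambda^{++}$ we need longer ordinals on top. The recursion of Lemma~\ref{lem:scale} cannot simply be continued, since a family of $\lambda^+$ functions need not have an upper bound in the product. Instead we concatenate sequences lexicographically. This needs $\lambda_n\cdot\lambda_n$ positions in the $n$th coordinate, which do not fit below $\lambda_n$ but do fit below $\lambda_{n+1}$; a shift of the coordinates returns us to the same product.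

\begin{lemma}\label{lem:long}
For every $\theta<\lambda^{++}$ there is a $<^*$-increasing sequence of length $\theta$ in $\prod_n\lambda_n$.
\end{lemma}

\begin{proof}
We use induction on $\theta$. For $\theta\le\lambda^+$ take an initial segment of the sequence $\langle f_i:i<\lambda^+\rangle$ of Lemma~\ref{lem:scale}. Let $\lambda^+<\theta<\lambda^{++}$. Then $\theta=\sum_{i<\nu}\theta_i$ with $\nu\le\lambda^+$ and all $\theta_i<\theta$. Indeed, if $\theta=\theta'+1$, take $\nu=2$, $\theta_0=\theta'$, $\theta_1=1$. If $\theta$ is a limit, take a continuous increasing sequence $\langle\gamma_i:i<\nu\rangle$ cofinal in $\theta$ with $\gamma_0=0$ and $\nu=\mathrm{cf}(\theta)\le\lambda^+$, and let $\theta_i\le\gamma_{i+1}$ be the order type of $[\gamma_i,\gamma_{i+1})$.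

Let $\langle g^i_\xi:\xi<\theta_i\rangle$ be $<^*$-increasing in $\prod_n\lambda_n$ and put
\[
h_{i,\xi}(n)=\lambda_n\cdot f_i(n)+g^i_\xi(n)<\lambda_n\cdot\lambda_n<\lambda_{n+1}.
\]
If $\xi<\xi'<\theta_i$, then $h_{i,\xi}<^*h_{i,\xi'}$. If $i<j<\nu$, then for almost all $n$
\[
h_{i,\xi}(n)<\lambda_n\cdot(f_i(n)+1)\le\lambda_n\cdot f_j(n)\le h_{j,\xi'}(n).
\]
The pairs $(i,\xi)$ in lexicographic order have type $\sum_{i<\nu}\theta_i=\theta$. The functions $h'_{i,\xi}$ with $h'_{i,\xi}(0)=0$ and $h'_{i,\xi}(n+1)=h_{i,\xi}(n)$ lie in $\prod_n\lambda_n$ and form a $<^*$-increasing sequence of length $\theta$.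
\end{proof}

\begin{corollary}\label{cor:tall}
If $\delta$ is as in Proposition~\ref{prop:top} and $1\le\alpha<\lambda^{++}$, there is an LCS space of height $\delta+\alpha$ whose levels have size $\lambda$ below $\delta$ and size $\lambda^+$ on $[\delta,\delta+\alpha)$.
\end{corollary}

\begin{proof}
The ordinal $\theta=\omega^\alpha\cdot\lambda^+$ has size $\lambda^+$, so $\theta<\lambda^{++}$. Let $X$ be given by Proposition~\ref{prop:top} and Lemma~\ref{lem:long}. For $\beta<\alpha$ the points $\omega^\alpha\xi+\omega^\beta$, $\xi<\lambda^+$, of $\theta$ have rank $\beta$, so $|I_{\delta+\beta}(X)|=\lambda^+$ by (R2). The open subspace $X\setminus X^{(\delta+\alpha)}$ has the same levels below $\delta+\alpha$ and no others.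
\end{proof}

\section{One wide level at a prescribed height}\label{sec:early}

Corollary~\ref{cor:tall} will produce the wide tail of a sequence $s$ as in Theorem~\ref{thm:class}(a). Below the tail, wide and narrow levels may alternate, and we supply each wide level $\beta$ by a separate summand. This summand must be narrow wherever $s$ is narrow, that is, below the ordinal $\varepsilon\le\beta$ at which the narrow levels under $\beta$ end; on $[\varepsilon,\beta)$ it may have any width up to $\lambda^+$; and it must stop at level $\beta$. Here $\varepsilon$ and $\beta$ need not absorb $\lambda$ (think of $\varepsilon=1$), so long ordinal columns have ranks that are too high.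

The remedy is to use the graphs of the $f_\xi$ instead of the regions under them. Replace the $n$th column by $\lambda_n$ disjoint compact \emph{blocks} $Q_{n,\nu}$, $\nu<\lambda_n$, and attach a point along $\bigsqcup_nQ_{n,f_\xi(n)}$. Two graphs meet in finitely many places, so $(*)$ holds with $F=\emptyset$. If the blocks $Q_{n,\nu}$ are copies of $\omega^{\varepsilon_n}+1$ and $\sup_n(\varepsilon_n+1)=\varepsilon$, this yields $\lambda^+$ points of rank exactly $\varepsilon$, which settles the case $\beta=\varepsilon$.

For $\beta=\varepsilon+1$ each graph must carry a point $p$ that is a limit of points $p_k$, $k<\omega$, of rank $\varepsilon$. The $p_k$ need disjoint clopen sets inside the set of $p$, and the blocks must stay compact. So for $n\ge1$ let the block be the one-point compactification of $\omega$ copies of $\omega^{\varepsilon_n}+1$; attach $p_k$ along the $k$th copies and $p$ along the whole blocks. The point at infinity of a block has rank $\varepsilon_n+1\le\varepsilon<\beta$, so it does no harm.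

For $\beta=\varepsilon+\rho$ the points over one graph are indexed by a well-founded tree of rank $\rho$, and each block should mirror the tree. It cannot mirror the whole tree. If $\varepsilon=1$ and $\rho=\omega$, then $\beta=\omega$; the root of a full block would be a limit of points of unbounded finite rank and so have rank at least $\omega$, and a limit of such roots would have rank above $\beta$. We therefore cut the tree at depth $n$ in the $n$th blocks. Every node has finite depth and so still appears in almost all of them.

\begin{lemma}\label{lem:early}
Let $1\le\varepsilon\le\beta<\lambda^+$, with $\varepsilon$ a successor or $\mathrm{cf}(\varepsilon)=\omega$. There is an LCS space $Y$ of size $\lambda^+$ and height $\beta+1$ with $|I_\gamma(Y)|\le\lambda$ for $\gamma<\varepsilon$ and $|I_\beta(Y)|=\lambda^+$.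
\end{lemma}

\begin{proof}
Let $\beta=\varepsilon+\rho$. Fix a nondecreasing sequence $\langle\varepsilon_n:n<\omega\rangle$ with $\sup_n(\varepsilon_n+1)=\varepsilon$: constant if $\varepsilon$ is a successor, cofinal in $\varepsilon$ if $\mathrm{cf}(\varepsilon)=\omega$. This is the only use of the hypothesis on $\varepsilon$.

\emph{The tree.} Let $\Theta$ be the set of finite sequences $\sigma=\langle(\rho_1,k_1),\dots,(\rho_m,k_m)\rangle$ with $\rho>\rho_1>\dots>\rho_m$ and $k_1,\dots,k_m<\omega$. Put $|\sigma|=m$, $\ell(\sigma)=\rho_m$ and $\ell(\emptyset)=\rho$; write $\tau\supseteq\sigma$ if $\tau$ extends $\sigma$. The \emph{children} of $\sigma$ are the sequences $\sigma^\frown(j,k)$ with $j<\ell(\sigma)$, $k<\omega$; there are none if $\ell(\sigma)=0$ and infinitely many otherwise. Proper extension lowers $\ell$, so there is no infinite chain of proper extensions. Also $|\Theta|\le\lambda$.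

\emph{The blocks.} Fix $n$. Call $\sigma\in\Theta$ with $|\sigma|\le n$ \emph{terminal} if $|\sigma|=n$ or $\ell(\sigma)=0$. By recursion on $n-|\sigma|$ define compact scattered Hausdorff spaces $Q_n[\sigma]$ for $|\sigma|\le n$: if $\sigma$ is terminal, $Q_n[\sigma]$ is a copy of $\omega^{\varepsilon_n}+1$; otherwise $Q_n[\sigma]$ is the one-point compactification of the disjoint sum of the spaces $Q_n[\tau]$, $\tau$ a child of $\sigma$, an infinite sum of nonempty spaces and so not compact. Let $Q_n=Q_n[\emptyset]$; then $|Q_n|\le\lambda$. Let $|\sigma|,|\tau|\le n$. If $\tau\supseteq\sigma$, then descending from child to child shows that $Q_n[\tau]$ is a compact open subspace of $Q_n[\sigma]$. If $\sigma$ and $\tau$ are incomparable, they extend different children of their longest common initial segment, so $Q_n[\sigma]\cap Q_n[\tau]=\emptyset$. We claim: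
\begin{equation}\label{eq:block}
\text{all points of }Q_n[\sigma]\text{ have rank}\le\varepsilon_n+\min(\ell(\sigma),n-|\sigma|).
\end{equation}
By (R1) it does not matter in which block the rank is computed. For terminal $\sigma$ the minimum is $0$ and ranks in $\omega^{\varepsilon_n}+1$ are at most $\varepsilon_n$. For nonterminal $\sigma$ put $m=n-|\sigma|\ge1$. By induction, points of $Q_n[\sigma^\frown(j,k)]$ have rank $\le\varepsilon_n+\min(j,m-1)$, and $\min(j,m-1)<\min(\ell(\sigma),m)$ since $j<\ell(\sigma)$ and $m-1<m$. By (R3) the point at infinity has rank $\le\varepsilon_n+\min(\ell(\sigma),m)$. This proves \eqref{eq:block}. Moreover $\min(j,m)<1+j$ for every ordinal $j$ and finite $m$: for finite $j$ because $j<1+j$, for infinite $j$ because $m<\omega\le 1+j$. With $\varepsilon_n+1\le\varepsilon$ we obtain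
\begin{equation}\label{eq:strict}
\text{all points of }Q_n[\sigma]\text{ have rank}<\varepsilon_n+1+\ell(\sigma)\le\varepsilon+\ell(\sigma).
\end{equation}

\emph{Gluing.} Let $\langle f_\xi:\xi<\lambda^+\rangle$ be as in Lemma~\ref{lem:scale}; distinct $f_\xi$ agree at only finitely many $n$. Let $W=\bigsqcup_{n<\omega,\,\nu<\lambda_n}Q_{n,\nu}$ with $Q_{n,\nu}$ a copy of $Q_n$; then $|W|\le\lambda$. Let $P=\lambda^+\times\Theta$, with $(\xi,\tau)\le(\xi',\sigma)$ if and only if $\xi=\xi'$ and $\tau\supseteq\sigma$. This order is well-founded. Let
\[
C_{(\xi,\sigma)}=\bigsqcup_{n\ge|\sigma|}Q_{n,f_\xi(n)}[\sigma],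
\]
which is clopen in $W$ since its trace on each block is. We verify $(*)$ for $p=(\xi,\sigma)$ and $q=(\xi',\tau)$. If $\xi=\xi'$ and $\tau\supseteq\sigma$, then ${\downarrow}q\subseteq{\downarrow}p$ and $C_q\subseteq C_p$; take $F=\{q\}$. If $\xi=\xi'$ and $\sigma,\tau$ are incomparable, they have no common extension and $C_p\cap C_q=\emptyset$; take $F=\emptyset$. If $\xi\ne\xi'$, the down-sets are disjoint, and $C_p\cap C_q$ is a closed subset of the union of the finitely many compact blocks $Q_{n,f_\xi(n)}$ with $f_\xi(n)=f_{\xi'}(n)$; take $F=\emptyset$. Let $Y=W\cup P$ be given by Lemma~\ref{lem:ext}; then $|Y|=\lambda^+$.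

\emph{Ranks of the new points.} We show $\mathrm{rk}(\xi,\sigma)=\varepsilon+\ell(\sigma)$ by induction on $j=\ell(\sigma)$. Put $p=(\xi,\sigma)$.

For the upper bound, points of $V_p\cap P$ other than $p$ have the form $(\xi,\tau)$ with $\tau$ a proper extension of $\sigma$, and have rank $\varepsilon+\ell(\tau)<\varepsilon+j$ by induction. Points of $V_p\cap W=C_p$ have rank $<\varepsilon+j$ by \eqref{eq:strict}. So $\mathrm{rk}(p)\le\varepsilon+j$ by (R3).

For the lower bound when $j=0$, note that $p$ is minimal in $P$, so its basic neighborhoods are the sets $V_p\setminus G$. The compact set $G$ meets finitely many blocks, so $V_p\setminus G$ contains $Q_{n,f_\xi(n)}[\sigma]$ for almost all $n$. As $\ell(\sigma)=0$, this is a copy of $\omega^{\varepsilon_n}+1$, whose last point has rank $\varepsilon_n$. Since $\langle\varepsilon_n\rangle$ is nondecreasing, for each $m$ every neighborhood of $p$ contains points of $W$ of rank $\ge\varepsilon_m$. By (R4), $\mathrm{rk}(p)\ge\sup_m(\varepsilon_m+1)=\varepsilon$.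

For the lower bound when $j>0$, fix $j'<j$ and consider the points $q_k=(\xi,\sigma^\frown(j',k))$, $k<\omega$, of $V_p$, which have rank $\varepsilon+j'$ by induction. If $(\xi,\tau)<p$ and $q_k\le(\xi,\tau)$, then $\tau$ properly extends $\sigma$ and is an initial segment of $\sigma^\frown(j',k)$, so $(\xi,\tau)=q_k$. Hence $N(p,F,G)$ contains all $q_k\notin F$, and (R4) gives $\mathrm{rk}(p)\ge\varepsilon+j'+1$. The supremum of these ordinals over $j'<j$ is $\varepsilon+j$.

\emph{Conclusion.} All points of $P$ have rank in $[\varepsilon,\beta]$, and the $\lambda^+$ points $(\xi,\emptyset)$ have rank $\varepsilon+\rho=\beta$. By \eqref{eq:strict} with $\sigma=\emptyset$, points of $W$ have rank $<\beta$. So $\mathrm{ht}(Y)=\beta+1$ and $|I_\beta(Y)|=\lambda^+$, and the points of rank $<\varepsilon$ lie in $W$, which has size at most $\lambda$.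
\end{proof}

\section{Realizing the closed sequences}\label{sec:assemble}

\begin{proof}[Proof of Theorem~\ref{thm:class}(a)]
Enlarging $\zeta$, we may assume $\zeta=\lambda\cdot\eta+\lambda<\lambda^+$ for some $\eta$. Then $\mathrm{cf}(\zeta)=\omega$, and $\varepsilon+\lambda\le\zeta$ for $\varepsilon<\zeta$: this is monotonicity if $\varepsilon\le\lambda\eta$, and if $\varepsilon=\lambda\eta+\rho$ with $\rho<\lambda$ then $\varepsilon+\lambda=\lambda\eta+\lambda$. So $\zeta$ is as $\delta$ in Proposition~\ref{prop:top}. Let $\zeta'=\min(\alpha,\zeta)\ge1$. We take the disjoint sum $X$ of the following spaces.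

\emph{The background $Y_0$.} This is the space of Example~\ref{ex:constant} of height $\zeta'$ with all levels of size $\lambda$.

\emph{The spaces $Y_\beta$, for $\beta<\zeta'$ with $s(\beta)=\lambda^+$.} Let $\varepsilon_\beta=\sup\{\gamma+1:\gamma<\beta,\ s(\gamma)=\lambda\}$. Since $s(0)=\lambda$, we have $\beta\ge1$ and $1\le\varepsilon_\beta\le\beta$. We claim that $\varepsilon_\beta$ is a successor or has cofinality $\omega$; this is where closedness is used. Otherwise $\mathrm{cf}(\varepsilon_\beta)>\omega$ and $E_s\cap\varepsilon_\beta$ is cofinal in $\varepsilon_\beta$, so $s(\varepsilon_\beta)=\lambda$. If $\varepsilon_\beta=\beta$ this contradicts $s(\beta)=\lambda^+$, and if $\varepsilon_\beta<\beta$ the definition gives $\varepsilon_\beta+1\le\varepsilon_\beta$. Let $Y_\beta$ be the space of Lemma~\ref{lem:early} for $\varepsilon_\beta\le\beta$.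

\emph{The tail $Z$, present only if $\alpha>\zeta$.} Write $\alpha=\zeta+\alpha'$ with $1\le\alpha'<\lambda^{++}$, and let $Z$ be the space of Corollary~\ref{cor:tall} for $\delta=\zeta$ and $\alpha'$.

There are at most $\lambda$ summands, because $\zeta'<\lambda^+$; this is where boundedness of $E_s$ is used. The heights are $\zeta'$, $\beta+1\le\zeta'$, and $\alpha$ for $Z$; if $Z$ is absent, $\zeta'=\alpha$. So $X$ is an LCS space of height $\alpha$, and we count its levels by (R1).

Let $\gamma<\zeta'$ with $s(\gamma)=\lambda$. Then $Y_0$ contributes $\lambda$ points and $Z$, if present, $\lambda$ points. There is no summand $Y_\beta$ with $1\le\beta=\gamma$; if $1\le\beta<\gamma$, then $Y_\beta$ has height $\le\gamma$ and contributes nothing; if $\beta>\gamma$, then $\gamma<\varepsilon_\beta$ and $Y_\beta$ contributes at most $\lambda$ points. In total $|I_\gamma(X)|=\lambda$. Let $\gamma<\zeta'$ with $s(\gamma)=\lambda^+$. Then $Y_\gamma$ contributes $\lambda^+$ points and every summand at most $\lambda^+$, so $|I_\gamma(X)|=\lambda^+$. Let $\zeta\le\gamma<\alpha$. Then $s(\gamma)=\lambda^+$ as $E_s\subseteq\zeta$, and only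 $Z$ contributes, namely $\lambda^+$ points. Lemma~\ref{lem:dual}(ii) gives $B$.
\end{proof}

\section{The obstruction at uncountable cofinality}\label{sec:obstruction}

A point at a limit level is determined by a transfinite sequence of lower points converging to it, and even by any large subset of such a sequence.

\begin{lemma}\label{lem:converge}
Let $S$ be a compact scattered Hausdorff space, $\gamma$ a limit ordinal, $\mu=\mathrm{cf}(\gamma)$, and $\langle\gamma_i:i<\mu\rangle$ strictly increasing and cofinal in $\gamma$. For $x\in I_\gamma(S)$ there are points $y^x_i\in I_{\gamma_i}(S)$, $i<\mu$, such that every neighborhood of $x$ contains all but fewer than $\mu$ of them. If $A_x\subseteq\{y^x_i:i<\mu\}$ has size $\mu$ for each $x\in I_\gamma(S)$, then $x\mapsto A_x$ is injective. In particular $|I_\gamma(S)|\le|D|^\mu$, where $D=\bigcup_{i<\mu}I_{\gamma_i}(S)$.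
\end{lemma}

\begin{proof}
Fix a clopen $U_x$ with $U_x\cap S^{(\gamma)}=\{x\}$. The set $U_x\cap S^{(\gamma_i)}$ is relatively open in $S^{(\gamma_i)}$ and contains $x$, so by (R5) we may pick $y^x_i\in U_x\cap I_{\gamma_i}(S)$. These points are distinct, having distinct ranks. If $V$ is an open neighborhood of $x$, then $U_x\setminus V$ is compact and disjoint from $S^{(\gamma)}=\bigcap_iS^{(\gamma_i)}$, hence disjoint from some $S^{(\gamma_i)}$. For $j\ge i$ the point $y^x_j$ lies in $U_x\cap S^{(\gamma_i)}$, so in $V$. If $A_x=A_{x'}$ with $x\ne x'$, two disjoint neighborhoods of $x$ and $x'$ would each contain all but fewer than $\mu$ points of a set of infinite size $\mu$, which is impossible. For the last claim take $A_x=\{y^x_i:i<\mu\}$, a subset of $D$ of size $\mu$.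
\end{proof}

For $|D|=\lambda$ the bound $|D|^\mu$ is useless, since $\lambda^\mu\ge\lambda^{\aleph_0}>\lambda$. But $D$ is a union of countably many sets of size below $\lambda$, and when $\mu$ is uncountable one of them captures $\mu$ terms of the sequence. For $\mu=\omega$ this fails: in Sections~\ref{sec:main} and~\ref{sec:early} the converging sequences pass through each column only once.

\begin{proof}[Proof of Theorem~\ref{thm:class}(b)]
The algebra $B$ is atomic with $s(0)=\lambda$ atoms, and sending $b$ to the set of atoms below it is injective; so $|B|\le2^\lambda=\lambda^+$ and $s(\beta)\le|B/J_\beta|\le\lambda^+$ for all $\beta$. With $\min s=\lambda$, the values of $s$ lie in $\{\lambda,\lambda^+\}$. For $\beta<\mathrm{ht}(B)$ choose $b_\beta\in J_{\beta+1}\setminus J_\beta$; these elements are distinct, so $|\mathrm{ht}(B)|\le\lambda^+$ and $\mathrm{ht}(B)<\lambda^{++}$. The hypothesis $2^\lambda=\lambda^+$ is not used again.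

Let $\gamma<\mathrm{ht}(B)$ with $\mu=\mathrm{cf}(\gamma)>\omega$ and $E_s\cap\gamma$ cofinal in $\gamma$. As $E_s\subseteq\zeta$, we have $\gamma\le\zeta<\lambda^+$, so $\mu\le\lambda$; and $\mu<\lambda$ because $\mu$ is regular and $\lambda$ is singular. Let $S$ be the Stone space of $B$; by Lemma~\ref{lem:dual}(i) it is scattered and $s(\beta)=|I_\beta(S)|$. Choose $\langle\gamma_i:i<\mu\rangle$ strictly increasing and cofinal in $\gamma$ with $s(\gamma_i)=\lambda$, and let $D$ and $y^x_i$ be as in Lemma~\ref{lem:converge}. Then $|D|=\lambda$, so $D=\bigcup_nD_n$ with $D_n$ increasing and $|D_n|<\lambda$.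

Let $x\in I_\gamma(S)$. The regular uncountable cardinal $\mu$ is the union of the countably many sets $\{i<\mu:y^x_i\in D_n\}$, so for some $n$ the set $A_x=\{y^x_i:i<\mu\}\cap D_n$ has size $\mu$. The map $x\mapsto A_x$ is injective by Lemma~\ref{lem:converge}, and each $A_x$ is a subset of size $\mu$ of some $D_n$. Therefore
\[
|I_\gamma(S)|\le\sum_n|D_n|^\mu\le\sum_n2^{\max(|D_n|,\mu)}\le\lambda,
\]
where the last step uses that $\lambda$ is strong limit and $\max(|D_n|,\mu)<\lambda$. Since $\min s=\lambda$, we get $s(\gamma)=\lambda$, and $s$ is $({>}\omega)$-closed.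
\end{proof}
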